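# Two coordinates and one box: a finite axiomatization of $Log(\omega^2,\overline H)$

## 1. One coordinate: a universal relation and three axioms

For $n<\omega$ let $(\omega^n,\overline H)$ be the frame on $n$-tuples of natural numbers in which two tuples are related iff they differ in at most one coordinate. More generally $(A^n,\overline H)$ is the same frame on $n$-tuples from a set $A$. For $n=1$ the frame is trivial: any two $1$-tuples are related, so $(\omega,\overline H)=(\omega,\omega\times\omega)$. We first axiomatize its logic. The proof has three parts, and the talk is about which of them survive for $n=2$.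

We use the language with one box $\Box$ and its dual $\Diamond$. For a Kripke frame $F=(W,R)$ let $Log(F)$ be the set of formulas valid in $F$, that is, true at every point under every valuation. It is a normal modal logic. A normal logic is *finitely axiomatizable* if it is the smallest normal logic containing some finite set of formulas, that is, if finitely many axioms generate it over $\mathbf K$ by modus ponens, substitution and necessitation. We write $N(x)=\{y: x\,R\,y\}$. A frame is *rooted* if some point reaches every point in finitely many steps. We need three textbook facts.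

**p-morphisms.** A surjection $f:G\to F$ between frames is a p-morphism iff $f[N(u)]=N(f(u))$ for every $u\in G$. If there is such an $f$, every formula valid in $G$ is valid in $F$, because a refuting valuation on $F$ can be pulled back along $f$.

**Sahlqvist's theorem (the case we need).** Let $\alpha\to\beta$ be a formula in which $\alpha$ is built from variables by $\wedge$ and $\Diamond$ only, and $\beta$ is positive (built from variables by $\wedge,\vee,\Diamond,\Box$). Then $\alpha\to\beta$ is a Sahlqvist formula, and it is valid in the canonical frame of every normal logic that contains it (Blackburn–de Rijke–Venema, *Modal Logic*, Thm 4.42).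

**Rooted frames.** Let $L$ be axiomatized by formulas as in Sahlqvist's theorem and let $\varphi\notin L$. Then $\neg\varphi$ belongs to some maximal $L$-consistent set, so it is true at a point of the canonical model. Pass to the subframe generated by that point. Truth at its points and validity of the axioms are preserved. So $\varphi$ is refuted in a rooted frame that validates $L$.

**Proposition 1.** $Log(\omega,\overline H)$ is the smallest normal logic $\Lambda_1$ containing $p\to\Diamond p$, $p\to\Box\Diamond p$ and $\Diamond\Diamond p\to\Diamond p$. This logic is $\mathbf{S5}$, the logic of all frames whose relation is an equivalence relation.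

**Proof.** *The axioms are sound.* They hold in every frame whose relation is an equivalence relation, and $\omega\times\omega$ is one.

*The axioms determine the rooted frames.* Let $\varphi\notin\Lambda_1$, and let $F$ be a rooted frame that validates $\Lambda_1$ and refutes $\varphi$. Making $p$ true at a single point turns the axioms into first-order conditions: the relation is reflexive, symmetric and transitive. Being rooted, $F$ is universal, that is, any two points are related.

*The rooted frames are images of grids.* Let $\kappa\ge|F|$ be an infinite cardinal. Any surjection $f:\kappa\to F$ is a p-morphism from $(\kappa,\overline H)$, since $f[N(u)]=f[\kappa]=F=N(f(u))$. So $\varphi$ is refuted in $(\kappa,\overline H)$, and by Lemma 2 below it is refuted in $(\omega,\overline H)$. Hence $Log(\omega,\overline H)\subseteq\Lambda_1$. Altogether $\Lambda_1\subseteq\mathbf{S5}\subseteq Log(\omega,\overline H)\subseteq\Lambda_1$. $\blacksquare$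

**Lemma 2.** Let $n\ge1$ and let $\kappa$ be an infinite cardinal. A formula refuted in $(\kappa^n,\overline H)$ is refuted in $(\omega^n,\overline H)$. That is, $Log(\omega^n,\overline H)\subseteq Log(\kappa^n,\overline H)$.

**Proof.** Let $\varphi$, written with $\neg,\wedge,\Diamond$, be false at $u\in\kappa^n$ under some valuation. Let $A_0\subseteq\kappa$ be countably infinite and contain the coordinates of $u$. Given a countable $A_i$, for each $w\in A_i^n$ and each subformula $\Diamond\psi$ of $\varphi$ true at $w$, choose $w'$ with $w\,\overline H\,w'$ and $\psi$ true at $w'$. Adding the coordinates of all these $w'$ to $A_i$ gives a countable $A_{i+1}$. Put $A=\bigcup_iA_i$. Each point of $A^n$ lies in some $A_i^n$. By induction on subformulas, truth at points of $A^n$ is the same in $\kappa^n$ and in $A^n$ with the restricted valuation: for $\Diamond\psi$, the witness was put into $A^n$, and conversely $A^n$ carries the restricted relation. So $\varphi$ fails at $u$ in $(A^n,\overline H)$, which is isomorphic to $(\omega^n,\overline H)$ through a bijection $A\to\omega$. $\blacksquare$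

What changes when there are two coordinates? Canonicity still costs nothing as long as the axioms have the Sahlqvist shape, and Lemma 2 holds for all $n$. We need two new things: finitely many axioms that force enough structure on a rooted frame, and a way to map $\kappa^2$ onto a frame with that structure.

## 2. The grid $\omega^2$, its foldings, and what must be recovered

In $(\omega^2,\overline H)$ two points are related iff they agree in at least one coordinate. The relation is the union of two equivalence relations, "same first coordinate" and "same second coordinate". The box is the conjunction $\Box_1\wedge\Box_2$ of their boxes, and we cannot speak of $\Box_1$ or $\Box_2$ alone.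

**Problem.** Is there an $n\ge2$ for which $Log(\omega^n,\overline H)$ is finitely axiomatizable?

The following is known:
$$\mathbf{S5}=Log(\omega,\omega\times\omega)\supsetneq Log(\omega^2,\overline H)\supsetneq Log(\omega^3,\overline H)\supsetneq\cdots\supsetneq Log(2^\omega,\overline H)=\mathbf{TB},$$
where $2^\omega$ carries the same relation "differ in at most one coordinate" and $\mathbf{TB}$ is the logic of all reflexive symmetric frames. Also, $Log(\omega^n,\overline H)$ is the logic of the class of all $(A^n,\overline H)$ with $|A|>1$. Of the latter we use only the part proved in Lemma 2. We shall show that the answer is yes, already for $n=2$. Nothing is said here about $n\ge3$.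

We begin with the mapping part. The purpose of the next lemma is to isolate the structure that makes a frame an image of a grid. In it, $\mathcal P$ and $\mathcal Q$ are any index sets. They may overlap, they may even be equal, and the sets $D(P,Q)$ need not be disjoint.

**Lemma 3.** Let $F$ be a nonempty frame, $\mathcal P,\mathcal Q$ index sets, and $D(P,Q)\ne\emptyset$ $(P\in\mathcal P,Q\in\mathcal Q)$ sets covering $F$ such that, whenever $x\in D(P,Q)$,
$$N(x)=\bigcup_{Q'\in\mathcal Q}D(P,Q')\ \cup\bigcup_{P'\in\mathcal P}D(P',Q).\tag{1}$$
Then $F$ is a p-morphic image of $(\kappa^2,\overline H)$ for some infinite cardinal $\kappa$.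

**Proof.** We spread each block $D(P,Q)$ over a $\kappa\times\kappa$ square so that every row and every column of the square covers the whole block. An arbitrary surjection from the square might miss points along some row. The addition table of a group does not, since each of its rows and columns is a permutation.

Let $\kappa\ge|F|,|\mathcal P|,|\mathcal Q|$ be infinite, and let $G$ be an abelian group of cardinality $\kappa$, for instance the finite subsets of $\kappa$ under symmetric difference. Choose surjections $g_{P,Q}:G\to D(P,Q)$ and define
$$f:(\mathcal P\times G)\times(\mathcal Q\times G)\to F,\qquad f\big((P,\alpha),(Q,\beta)\big)=g_{P,Q}(\alpha+\beta).$$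
Let $u=((P,\alpha),(Q,\beta))$. For each $Q'$ the map $\beta'\mapsto\alpha+\beta'$ is a bijection of $G$, so the points with first coordinate $(P,\alpha)$ are mapped onto $\bigcup_{Q'}D(P,Q')$. Symmetrically, the points with second coordinate $(Q,\beta)$ are mapped onto $\bigcup_{P'}D(P',Q)$. By (1), the points differing from $u$ in at most one coordinate are mapped exactly onto $N(f(u))$. As the blocks cover $F$, $f$ is a surjective p-morphism. Its domain is isomorphic to $(\kappa^2,\overline H)$ because $|\mathcal P\times G|=|\mathcal Q\times G|=\kappa$. $\blacksquare$

**A first plan.** Suppose the relation of a rooted frame $F$ is $E_1\cup E_2$ with $E_1,E_2$ commuting equivalence relations. Then any two points $x,y$ are joined by a path of $E_1$- and $E_2$-steps. Commuting the steps and using transitivity gives $w$ with $x\,E_1\,w\,E_2\,y$. So every $E_1$-class $P$ meets every $E_2$-class $Q$, and $D(P,Q)=P\cap Q$ satisfies the hypotheses of Lemma 3. The sensible plan is therefore to look for axioms that force every rooted frame to split in this way.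

**Where the plan stops.** For $A\ne\emptyset$ let $Sym^2(A)$ be the frame of all nonempty subsets of $A$ with at most two elements, related iff they intersect. Take $A=3=\{0,1,2\}$ and a surjection $g:\omega\to3$. The map $(x,y)\mapsto\{g(x),g(y)\}$ is a p-morphism of $(\omega^2,\overline H)$ onto $Sym^2(3)$, since $N((x,y))$ is mapped onto the sets that contain $g(x)$ or $g(y)$, which are the sets meeting $\{g(x),g(y)\}$. So $Sym^2(3)$ validates $Log(\omega^2,\overline H)$ and every set of axioms we may ever choose. But its relation is not a union of two equivalence relations. Write $i$ for $\{i\}$ and $ij$ for $\{i,j\}$, and suppose it were $E_1\cup E_2$.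

The point $01$ is related to $0$ and to $1$, while $0,1$ are unrelated. So one of the pairs $(0,01)$, $(01,1)$ is in $E_1$ and the other in $E_2$, say $0\,E_1\,01\,E_2\,1$. Now $01$ is related to $12$, and not by $E_1$, since $0$ and $12$ are unrelated. So $01\,E_2\,12$, and $1\,E_2\,12$. Likewise $01$ is related to $02$, and not by $E_2$, since $1$ and $02$ are unrelated. So $01\,E_1\,02$, and $0\,E_1\,02$. Next, $12$ is related to $2$, and not by $E_2$, since $1,2$ are unrelated. So $2\,E_1\,12$. Finally $12$ is related to $02$. If by $E_1$, then $2\,E_1\,12\,E_1\,02\,E_1\,0$, though $2,0$ are unrelated. If by $E_2$, then $1\,E_2\,12\,E_2\,02$, though $1,02$ are unrelated. This is a contradiction.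

So we cannot hope for two families of lines. What $Sym^2(A)$ does have is a single family: the lines $\ell_x=\{u:x\in u\}$. Each point $\{x,y\}$ with $x\ne y$ is on two of them, and each point $\{x\}$ is on one. Lemma 3 was stated so as to cover this case: take $\mathcal P=\mathcal Q$ and $D(P,Q)=D(Q,P)$. The new aim is to recover *lines* from the bare relation and to postpone the question whether they fall into two families.

There is a second obstruction. A Sahlqvist antecedent built from $\wedge$ and $\Diamond$ can assert that points are related in the pattern of a tree. It cannot assert that two points are unrelated or equal. The way out is to move this information to the consequent: list *all* ways in which a tree can lie in the grid, and say that one of them is realized. A way that makes two unrelated points collinear is then excluded automatically.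

## 3. Axioms from trees placed in a grid

**Definition (placements).** Two points of $\omega\times\omega$ are *collinear* if they agree in at least one coordinate. Let $T$ be a finite rooted tree with $m$ nodes, and write $m=\{0,\dots,m-1\}$. A *placement* of $T$ is a map $\pi:T\to m\times m$ sending adjacent nodes to collinear points, and $Pl(T)$ is the finite set of placements. For $\pi\in Pl(T)$ and $s\in T$ let $row_\pi(s)$ be the set of $t\in T$ such that $\pi(t),\pi(s)$ have the same first coordinate, and $col_\pi(s)$ the set of those with the same second coordinate. Both contain $s$. We call nodes $s,t$ collinear if $\pi(s),\pi(t)$ are, that is, if $t\in row_\pi(s)\cup col_\pi(s)$.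

For example, a root $z_0$ with two leaves $u_0,v_0$ can be placed with $z_0$ at $(0,0)$, $u_0$ at $(0,1)$, $v_0$ at $(1,0)$. Then $row(z_0)=\{z_0,u_0\}$ and $col(z_0)=\{z_0,v_0\}$. It can also be placed with all three nodes at one point.

**Definition (axioms).** Take distinct variables $p_t$ $(t\in T)$ and put $\delta_t=p_t\wedge\bigwedge_{c\text{ child of }t}\Diamond\delta_c$. Let $\xi_T$ be the formula $\delta_{root}\to\bigvee_{\pi\in Pl(T)}\gamma_\pi$, where $\gamma_\pi$ is
$$\bigwedge_{\pi(s),\pi(t)\text{ collinear}}\!\!\Diamond\Diamond(p_s\wedge\Diamond p_t)\ \wedge\bigwedge_{s,t\in T}\Diamond\Diamond\Big(\bigwedge_{r\in row_\pi(s)\cup col_\pi(t)}\!\!\Diamond p_r\ \wedge\ \Box\big(\bigwedge_{r\in row_\pi(s)}\!\Diamond p_r\ \vee\bigwedge_{r\in col_\pi(t)}\!\Diamond p_r\big)\Big).$$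
Let $\Lambda$ be the normal logic axiomatized over $\mathbf K$ by $p\to\Diamond p$, $p\to\Box\Diamond p$, $\Diamond\Diamond\Diamond p\to\Diamond\Diamond p$, and all $\xi_T$ for $T$ (up to isomorphism) with at most $25$ nodes. This is a finite set of axioms.

The first half of $\gamma_\pi$ says that collinear nodes are related. The second half says that the row of $s$ and the column of $t$ have a crossing point, and that everything the crossing point sees is on that row or on that column as far as the tree can tell. The number $25$ comes from one lemma in Section 8.

**Theorem 4.** $\Lambda=Log(\omega^2,\overline H)$. Hence $Log(\omega^2,\overline H)$ is finitely axiomatizable.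

For $A,B\ne\emptyset$ let $A\boxtimes B$ be the frame on $A\times B$ in which two points are related iff they agree in at least one coordinate. A *blow-up* of a frame replaces each point $u$ by a nonempty set $D_u$ (pairwise disjoint), all points of $D_u$ being related to all points of $D_{u'}$ if $u,u'$ are related, and to none otherwise. For instance, $2\boxtimes2$ is a reflexive $4$-cycle, $Sym^2(2)$ is the reflexive path $\{0\},\{0,1\},\{1\}$, and doubling its middle point gives a blow-up with four points, the two middle ones having the same neighborhood.

**Theorem 5.** For a rooted Kripke frame $F$ the following are equivalent: (a) $F\models Log(\omega^2,\overline H)$; (b) $F\models\Lambda$; (c) $F$ is a blow-up of some $A\boxtimes B$ or of some $Sym^2(A)$; (d) $F$ is a p-morphic image of $(\kappa^2,\overline H)$ for some infinite cardinal $\kappa$.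

## 4. What the axioms say about a frame

**Lemma 6.** $\Lambda\subseteq Log(\omega^2,\overline H)$.

**Proof.** The frame is reflexive and symmetric, and any two points $(x,y),(x',y')$ are joined by two steps through $(x,y')$. So the first three axioms hold, and $\Diamond\Diamond\varphi$ says "$\varphi$ holds somewhere". Suppose $\delta_{root}$ holds at some point under some valuation. Following the definition of $\delta_t$ from the root downward, choose points $\pi'(t)\in\omega^2$ with $p_t$ true at $\pi'(t)$ and adjacent nodes mapped to collinear points. At most $m$ first coordinates and at most $m$ second coordinates occur. Renaming the first coordinates injectively by elements of $m$, and likewise the second, gives a placement $\pi$ with the same rows, columns and collinearities. We check $\gamma_\pi$.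

If $\pi(s),\pi(t)$ are collinear, then so are $\pi'(s),\pi'(t)$, and $p_s\wedge\Diamond p_t$ holds at $\pi'(s)$.

For $s,t\in T$ let $q$ be the point with the first coordinate of $\pi'(s)$ and the second coordinate of $\pi'(t)$. It sees all $\pi'(r)$ with $r\in row_\pi(s)\cup col_\pi(t)$. A point $w$ seen by $q$ either shares its first coordinate with $q$, and then sees all $\pi'(r)$ with $r\in row_\pi(s)$, or shares its second coordinate with $q$, and then sees all $\pi'(r)$ with $r\in col_\pi(t)$. So both halves of $\gamma_\pi$ hold. $\blacksquare$

From now on the relation of a frame is written $\sim$, and $N(X)=\bigcap_{x\in X}N(x)$ for a set $X$ of points.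

**Lemma 7.** (a) Let $F$ be rooted and $F\models\Lambda$. Then $\sim$ is reflexive and symmetric, and any two points of $F$ are joined by two steps.
(b) Let $F\models\xi_T$, and let $t\mapsto x_t$ map $T$ to $F$ so that $x_s\sim x_t$ whenever $t$ is a child of $s$. Then there is a placement $\pi$ of $T$ such that
$$\text{if } \pi(s),\pi(t)\text{ are collinear, then } x_s\sim x_t;\tag{2}$$
and for all $s,t\in T$ and all $X\subseteq\{x_r:r\in row_\pi(s)\}$, $Y\subseteq\{x_r:r\in col_\pi(t)\}$,
$$\text{there is } q\in N(X)\cap N(Y)\ \text{ with }\ N(q)\subseteq N(X)\cup N(Y).\tag{3}$$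

**Proof.** (a) Making $p$ true at a single point, the first three axioms say that $\sim$ is reflexive, that it is symmetric, and that a point reached in three steps is reached in two. By symmetry, any two points are joined by a path through the root. By induction, and by reflexivity for short paths, two steps suffice.

(b) Use the valuation making $p_t$ true exactly at $x_t$. Then $\delta_{root}$ is true at $x_{root}$, so some $\gamma_\pi$ is true there. The conjunct $\Diamond\Diamond(p_s\wedge\Diamond p_t)$ gives $x_s\sim x_t$. The conjunct for $s,t$ in the second half gives a point $q$ that sees all $x_r$ with $r\in row_\pi(s)\cup col_\pi(t)$, and such that each $w\in N(q)$ sees all $x_r$ with $r\in row_\pi(s)$ or all $x_r$ with $r\in col_\pi(t)$. When $\sim$ is symmetric, as it is wherever we use the lemma, this is (3) for the full sets. It follows for smaller $X,Y$, since $N(X)$ and $N(Y)$ only grow. $\blacksquare$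

By Sahlqvist's theorem and Section 1, a formula outside $\Lambda$ is refuted in a rooted frame $F\models\Lambda$: the antecedents $\delta_{root}$ are built by $\wedge,\Diamond$, and the consequents are positive. So it remains to study such frames.

**Rules for reading a placement.** Let $\sim$ be reflexive and symmetric and let $\pi$ be as in Lemma 7(b). We drop the subscript $\pi$.

1. *Separation.* If $x_s\not\sim x_t$, then $s,t$ share neither a row nor a column. This is (2).
2. *Turning.* If $s,t$ are adjacent, then $s\in row(t)$ or $s\in col(t)$. If moreover some $r\in row(t)$ has $x_r\not\sim x_s$, then $s\in col(t)$. If some $r\in col(t)$ has $x_r\not\sim x_s$, then $s\in row(t)$. This follows from separation.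
3. *Star.* Let $u_0,v_0$ be children of the root $z_0$ with $x_{u_0}\not\sim x_{v_0}$. Then one of them lies in $row(z_0)\setminus col(z_0)$ and the other in $col(z_0)\setminus row(z_0)$. Indeed both are collinear with $z_0$ but not with each other, so neither sits at the position of $z_0$. Each thus shares exactly one coordinate with $z_0$, and they do not share the same one.
4. *Exchange.* Conditions (2) and (3), the latter with $s,t$ ranging over all pairs, are invariant under exchanging the two coordinates of $\pi$. So we may choose which of two unrelated children is in $row(z_0)$.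

We write trees as bracket terms: $z_0[a_0,\,c_0[a_2]]$ has root $z_0$ with children $a_0,c_0$, and $c_0$ has child $a_2$. A node named by a letter with an index is mapped to the point named by that letter. Several nodes may be mapped to one point.

**Example (three directions).** In $(2^3,\overline H)$ the point $000$ sees $100,010,001$, which are pairwise unrelated. By the star rule three leaves mapped to them would occupy pairwise different members of a two-element set of arms. So $\xi_T$ fails in $(2^3,\overline H)$ for the star $T$ with three leaves.

**Example (the pentagon).** Let $F$ be the reflexive $5$-cycle with points $0,1,2,3,4$. It satisfies the conclusion of Lemma 7(a). Map the path $z_0[a_0[e_0],b_0[f_0]]$ to $F$ with $z=2$, $a=1$, $b=3$, $e=0$, $f=4$. As $1\not\sim3$, we may assume $a_0\in row(z_0)$ and $b_0\in col(z_0)$. Since $row(a_0)=row(z_0)\ni z_0$ and $2\not\sim0$, turning gives $e_0\in col(a_0)$. In the same way $f_0\in row(b_0)$. Now (3) for $row(b_0)\ni b_0,f_0$ and $col(a_0)\ni a_0,e_0$ demands a point $q$ related to $3,4,1,0$. There is none: $q\sim0,1$ leaves $q\in\{0,1\}$, and $q\sim3,4$ leaves $q\in\{3,4\}$. So $\xi_T$ fails in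 the pentagon. Condition (2) alone would not have noticed: place $z_0,a_0,b_0,e_0,f_0$ at $(0,0),(0,1),(1,0),(2,1),(1,2)$. Then the only collinear pairs of distinct nodes are the adjacent ones.

**Standing assumption for Sections 5–9.** $F$ is a rooted frame with $F\models\Lambda$. A *clique* is a set of pairwise related points.

## 5. The graph of unrelated neighbors

In $\omega^2$ the neighbors of $z$ form a row and a column, and a neighbor strictly in the row is unrelated to a neighbor strictly in the column. So the row and the column can be read off the pairs of *unrelated* neighbors. We imitate this.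

**Definition.** For $z\in F$ let $C_z$ be the simple graph on $N(z)$ whose edges are the pairs $u\not\sim v$. Let $I_z$ be the set of its isolated vertices and $C_z^\circ=C_z-I_z$. Call $z$ *simplicial* if $N(z)$ is a clique, that is, if $C_z$ has no edges.

We have $z\in I_z$, and $I_z=\{d:N(z)\subseteq N(d)\}$. Indeed $d\in N(z)$ is isolated iff it is related to all of $N(z)$, and $N(z)\subseteq N(d)$ already implies $z\sim d$ because $z\in N(z)$.

*Example.* In $Sym^2(3)$, notation as in Section 2, $z=0$ is simplicial: its neighbors $0,01,02$ pairwise intersect. For $z=01$ we have $I_z=\{01\}$, and $C_z^\circ$ has vertices $0,02$ and $1,12$ with edges $0\,1$, $0\,12$, $02\,1$. It is a path with four vertices: connected and bipartite, but not complete bipartite, since $02\sim12$.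

We now prove in three lemmas that $C_z^\circ$ is always connected and bipartite. The first excludes short odd cycles.

**Lemma 8.** $C_z$ has no cycle of length $3,5,7$ or $9$.

**Proof.** Map a star with root $z_0$ to $F$, the leaves going to the vertices of the cycle (at most $10$ nodes). By the star rule, leaves for consecutive vertices lie alternately in $row(z_0)\setminus col(z_0)$ and $col(z_0)\setminus row(z_0)$. This is impossible around an odd cycle. $\blacksquare$

The second lemma connects two edges $ab$ and $cd$ of $C_z$ when $a$ is adjacent to neither $c$ nor $d$.

**Lemma 9.** Let $a,b,c,d\in N(z)$, $a\not\sim b$, $c\not\sim d$, $a\sim c$, $a\sim d$. Then there is $q\in N(z)$ with $q\not\sim b$ and ($q\not\sim d$ or $q\not\sim c$).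

**Proof.** Use the tree $z_0[a_0,\ b_0,\ c_0[a_2[d_2]],\ d_0[a_1[c_1]]]$ with $9$ nodes. Adjacent nodes go to related points. By star and exchange let $a_0\in row(z_0)$, $b_0\in col(z_0)$. By the star rule for $c_0,d_0$, one of two cases holds.

*Case 1: $c_0\in row(z_0)$, $d_0\in col(z_0)$.* Here $col(d_0)=col(z_0)\ni b_0$ and $a\not\sim b$, so $a_1\in row(d_0)$. Then $row(a_1)=row(d_0)\ni d_0$ and $c\not\sim d$, so $c_1\in col(a_1)$. Now $row(z_0)\ni z_0,a_0,c_0$ and $col(a_1)\ni a_1,c_1$, so (3) with $X=\{z,a,c\}$, $Y=\{a,c\}$ gives $q\sim z$ with $N(q)\subseteq N(a)\cap N(c)$. As $b\notin N(a)$ and $d\notin N(c)$, we get $q\not\sim b$ and $q\not\sim d$.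

*Case 2: $d_0\in row(z_0)$, $c_0\in col(z_0)$.* Here $col(c_0)=col(z_0)\ni b_0$ and $a\not\sim b$, so $a_2\in row(c_0)$. Then $row(a_2)=row(c_0)\ni c_0$ and $d\not\sim c$, so $d_2\in col(a_2)$. Now $row(z_0)\ni z_0,a_0,d_0$ and $col(a_2)\ni a_2,d_2$, so (3) with $X=\{z,a,d\}$, $Y=\{a,d\}$ gives $q\sim z$ with $N(q)\subseteq N(a)\cap N(d)$. As $b\notin N(a)$ and $c\notin N(d)$, we get $q\not\sim b$ and $q\not\sim c$. $\blacksquare$

**Lemma 10.** If $z$ is not simplicial, $C_z^\circ$ is connected, of diameter at most $4$, and bipartite.

**Proof.** *Distances.* Let $u,w$ be vertices of $C_z^\circ$ with $C_z$-neighbors $u',w'$. If $u\not\sim w$ or $u\not\sim w'$, the distance of $u,w$ is at most $2$. Otherwise Lemma 9 with $(a,b,c,d)=(u,u',w,w')$ gives $q$ and a walk $u,u',q,w',w$ or $u,u',q,w$. So the distance is at most $4$.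

*Bipartiteness.* Suppose $C_z^\circ$ is not bipartite, and fix a vertex $v$. The parity of the distance from $v$ is not a proper coloring, so some edge $xy$ has ends at distances of equal parity from $v$. These distances differ by at most $1$, so they are equal, and at most $4$. Going from $v$ to $x$, along $xy$, and back to $v$ is a closed walk of odd length at most $9$. It contains an odd cycle of length at most $9$, and at least $3$ since there are no loops. This contradicts Lemma 8. $\blacksquare$

## 6. Neighborhoods of non-simplicial points are maximal

The color classes of $C_z^\circ$ will become lines. The vertices in $I_z$ carry no color, so we must know what they are. The next lemma says that they are twins of $z$. Simpliciality must be excluded: in $Sym^2(3)$ we have $N(0)\subsetneq N(01)$, and $0$ is simplicial.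

**Lemma 11.** If $z$ is not simplicial and $N(z)\subseteq N(y)$, then $N(y)=N(z)$. In particular $N(d)=N(z)$ for all $d\in I_z$.

**Proof.** Suppose $g\in N(y)\setminus N(z)$. Note that $y\in N(z)$.

**Step 1: a dichotomy for each edge of $C_z$.** We claim that for all $a,b\in N(z)$ with $a\not\sim b$ one of the following holds:

- ($\alpha$) $b\sim g$, and there is $q\in N(z)$ with $N(q)\subseteq N(z)\cap N(b)$;
- ($\beta$) $a\sim g$, and there is $q\in N(z)$ with $N(q)\subseteq N(z)\cap N(a)$.

Use the tree $z_0[a_0,\ b_0,\ y_0[g_0,\ a_1[z_2],\ b_1[z_1]]]$ with $9$ nodes. Adjacent nodes go to related points because $a,b\in N(z)\subseteq N(y)$. By star and exchange let $a_0\in row(z_0)$, $b_0\in col(z_0)$. The node $y_0$ is collinear with $z_0$.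

If $y_0\in row(z_0)$, then $row(y_0)=row(z_0)\ni a_0,z_0$. Since $b\not\sim a$, turning gives $b_1\in col(y_0)$. Since $g\not\sim z$, it gives $g_0\in col(y_0)$. So $b_1,g_0$ share a column, and $b\sim g$ by (2). Next, $col(b_1)=col(y_0)\ni g_0$ and $z\not\sim g$, so $z_1\in row(b_1)$. Now $row(b_1)\ni b_1,z_1$ and $col(z_0)\ni z_0,b_0$, and (3) with $X=Y=\{z,b\}$ gives ($\alpha$).

If $y_0\in col(z_0)$, then $col(y_0)=col(z_0)\ni b_0,z_0$. Since $a\not\sim b$ and $g\not\sim z$, turning gives $a_1,g_0\in row(y_0)$, so $a\sim g$ by (2). Next, $row(a_1)=row(y_0)\ni g_0$ and $z\not\sim g$, so $z_2\in col(a_1)$. Now $row(z_0)\ni z_0,a_0$ and $col(a_1)\ni a_1,z_2$, and (3) with $X=Y=\{z,a\}$ gives ($\beta$).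

**Step 2: the new points are again unrelated to $g$.** In ($\alpha$), $q\not\sim g$ as $g\notin N(z)$, and $q\not\sim a$ as $a\notin N(b)$. In ($\beta$), $q\not\sim g$ and $q\not\sim b$.

**Step 3: iterate to exhaust both alternatives.** As $z$ is not simplicial, take $a\not\sim b$ in $N(z)$. The claim is symmetric in $a,b$, so we may assume that ($\alpha$) holds, with $q$. Then $q\not\sim a$ and $q\not\sim g$. Apply the claim to the pair $(a,q)$ in place of $(a,b)$. Since $q\not\sim g$, ($\alpha$) fails, so ($\beta$) gives $q'\in N(z)$ with $q'\not\sim q$ and $q'\not\sim g$. Apply the claim to $(q',q)$. Now ($\alpha$) would need $q\sim g$, and ($\beta$) would need $q'\sim g$. Both are false, a contradiction. $\blacksquare$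

## 7. Lines and incidence

**Definition (lines).** If $z$ is simplicial put $\mathcal L(z)=\{N(z)\}$. Otherwise let $A_z,B_z$ be the color classes of $C_z^\circ$, which are nonempty and unique by Lemma 10, and put $\mathcal L(z)=\{A_z\cup I_z,\ B_z\cup I_z\}$, two distinct sets. Let $\mathcal L=\bigcup_z\mathcal L(z)$. Its members are called *lines*.

So $N(z)=\bigcup\mathcal L(z)$, all members of $\mathcal L(z)$ contain $z$, and $\mathcal L(z)$ depends only on $N(z)$. In $Sym^2(3)$ the line of $z=0$ is $\{0,01,02\}$, and the lines of $z=01$ are $\{0,02,01\}$ and $\{1,12,01\}$. These are $\ell_0$ and $\ell_1$, as they should be.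

**Lemma 12.** Every line is a maximal clique.

**Proof.** Let $P\in\mathcal L(z)$. It is a clique: this is clear if $z$ is simplicial, and otherwise color classes of $C_z^\circ$ are independent and points of $I_z$ are related to all of $N(z)$. Let $w$ be related to all of $P$. Then $w\in N(z)$, because $z\in P$. If $z$ is simplicial, $w\in N(z)=P$. If, say, $P=A_z\cup I_z$, then $w\notin B_z$, as each element of $B_z$ has a $C_z$-neighbor in $A_z$. So $w\in P$. $\blacksquare$

So far a line belongs to the point $z$ that defines it. We want $P$ to be a line *of each of its points*. If $y\in P$ and $P$ is to be one of at most two lines of $y$, then the rest of $N(y)$ must fit on the other line. That is the next lemma.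

**Lemma 13.** If $P\in\mathcal L(z)$ and $y\in P$, then $N(y)\setminus P$ is a clique.

**Proof.** *Simplicial $z$.* Then $P=N(z)$. If $g,g'\in N(y)\setminus N(z)$ and $g\not\sim g'$, then $z,g,g'$ is a triangle in $C_y$, contradicting Lemma 8.

*Non-simplicial $z$, $y\in I_z$.* Say $P=A_z\cup I_z$. By Lemma 11, $N(y)=N(z)$, and $N(z)\setminus P=B_z$ is a clique.

*Non-simplicial $z$, $y\in A_z$.* Again $P=A_z\cup I_z$. Suppose $g,g'\in N(y)\setminus P$ and $g\not\sim g'$. Not both are in $N(z)$, since $N(z)\setminus P=B_z$ is a clique. We may assume $z\not\sim g'$. Since $z,g,g'$ is not a triangle in $C_y$ (Lemma 8), $z\sim g$, so $g\in B_z$.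

We want a tree that forces nodes for $g$ and for $g'$ into the same column. Since $z\not\sim g'$, the node $z_0$ keeps $g'$ out of the row of $y_0$. To keep $g$ out as well, we need a node in that row mapped to a point unrelated to $g$, and a chain in $C_z$ that ties it to $y$. As $P$ is a maximal clique and $g\notin P$, some $p\in P$ has $p\not\sim g$, and $p\in A_z$ because elements of $I_z$ are related to all of $N(z)$. Choose $b\in B_z$ with $y\not\sim b$. We have $y\sim p$ (both are in $P$) and $y\sim g$. So Lemma 9 with $(a,b,c,d)=(y,b,p,g)$ gives $q\in N(z)$ with $q\not\sim b$, hence $q\in A_z$, and ($q\not\sim g$ or $q\not\sim p$). As $A_z$ is a clique, $q\sim p$, so $q\not\sim g$.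

Use the tree with root $z_0$, children $y_0,b_0,q_0,g_0,p_0$ of the root, and two children $g_1,g_2$ of $y_0$ mapped to $g$ and $g'$ respectively ($8$ nodes). As $y\not\sim b\not\sim q\not\sim g\not\sim p$, the star and exchange rules let us assume $y_0,q_0,p_0\in row(z_0)$. Now $row(y_0)=row(z_0)$ contains $p_0$, and $g\not\sim p$, so $g_1\in col(y_0)$. It contains $z_0$, and $g'\not\sim z$, so $g_2\in col(y_0)$. Hence $g\sim g'$ by (2), a contradiction. $\blacksquare$

**Lemma 14.** For $x\in F$ and $P\in\mathcal L$: $x\in P$ iff $P\in\mathcal L(x)$.

**Proof.** Members of $\mathcal L(x)$ contain $x$. Conversely let $x\in P$. Then $P\subseteq N(x)$. If $x$ is simplicial, $N(x)$ is a clique and maximality of $P$ gives $P=N(x)$. Otherwise $I_x\subseteq P$, because the elements of $I_x$ are related to all of $N(x)\supseteq P$ and $P$ is a maximal clique. So $P\setminus I_x$ and $N(x)\setminus P$ partition the vertex set of $C_x^\circ$. Both are independent in it, the first because $P$ is a clique, the second by Lemma 13. A connected graph with at least one edge has only one such partition, its color classes. So $P\in\mathcal L(x)$. $\blacksquare$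

**Corollary 15.** (a) $x\sim y$ iff $x,y$ lie on a common line. (b) If $c\in h\cap k$ with lines $h\ne k$, then $\mathcal L(c)=\{h,k\}$ and $N(c)=h\cup k$. (c) If $N(x)=N(y)$, then $\mathcal L(x)=\mathcal L(y)$.

**Proof.** (a) If $x\sim y$, then $y\in N(x)=\bigcup\mathcal L(x)$, and each member of $\mathcal L(x)$ contains $x$. Conversely, lines are cliques. (b) By Lemma 14, $h,k\in\mathcal L(c)$, and $\mathcal L(c)$ has at most two members. (c) $\mathcal L(x)$ depends only on $N(x)$. $\blacksquare$

## 8. The fourth corner

Points of $F$ are now encoded by pairs of lines, possibly equal. Record which pairs occur. Let $\mathbf H$ be the graph, loops allowed, with vertex set $\mathcal L$ in which $h,k$ (possibly equal) are adjacent iff $\mathcal L(x)=\{h,k\}$ for some $x\in F$.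

**Lemma 16.** $\mathbf H$ is connected and has an edge.

**Proof.** Any point gives an edge. Given lines $h,k$, pick $x\in h$, $y\in k$ and a path $x=x_0\sim x_1\sim\dots\sim x_n=y$ in $F$. Let $l_i$ be a line containing $x_{i-1},x_i$. In the sequence $h,l_1,\dots,l_n,k$ any two consecutive lines pass through a common point. By Corollary 15(b) they are equal or adjacent in $\mathbf H$. $\blacksquare$

In $\omega^2$, $\mathbf H$ is complete bipartite, rows against columns. In $Sym^2(A)$ it is complete with all loops. To arrive at one of these two shapes we need to close walks of length $3$: given three corners of a rectangle, find the fourth.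

Suppose $a,z,b$ have line pairs $\{h_0,h_1\},\{h_1,h_2\},\{h_2,h_3\}$, and we look for $q$ with pair $\{h_0,h_3\}$. The natural try is the tree $z_0[a_0,b_0]$ with $a_0$ in the row and $b_0$ in the column of $z_0$, and (3) for $row(b_0)$ and $col(a_0)$. If these contain only $b_0$ and $a_0$, this yields $q\in N(a)\cap N(b)$ with $N(q)\subseteq N(a)\cup N(b)$. The point $z$ itself has these properties, since $N(z)=h_1\cup h_2$. So (3) may just return $z$. The cure is to hang further points of $h_0$ below $a_0$, enough to pin down $h_0$, and to force them into the column of $a_0$.

**Lemma 17.** If $\mathcal L(a)=\{h_0,h_1\}$, $\mathcal L(z)=\{h_1,h_2\}$, $\mathcal L(b)=\{h_2,h_3\}$, then $\mathcal L(q)=\{h_0,h_3\}$ for some $q\in F$.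

**Proof.** If $h_0=h_2$ take $q=b$. If $h_1=h_3$ take $q=a$. So let $h_0\ne h_2$ and $h_1\ne h_3$.

**Case I: $h_1\ne h_2$.** Then $z$ is not simplicial; say $h_1=A_z\cup I_z$, $h_2=B_z\cup I_z$.

**Step 1: $a\in A_z$ and $b\in B_z$.** We have $a\in h_1$. If $a\in I_z$, then $N(a)=N(z)$ by Lemma 11, so $\mathcal L(a)=\{h_1,h_2\}$ and $h_0=h_2$, which is excluded. So $a\in A_z$. Similarly $b\in h_2$, and $b\in I_z$ would give $\mathcal L(b)=\{h_1,h_2\}$ and $h_3=h_1$. So $b\in B_z$.

**Step 2: pin down $h_0$ by at most two extra points.** We claim that there is $S\subseteq h_0\setminus h_1$ with $|S|\le2$ and $N(\{a\}\cup S)=h_0$.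

If $h_0=h_1$, then $N(a)=h_0$ and $S=\emptyset$ works. Let $h_0\ne h_1$. Pick $e_1\in h_0\setminus h_1$, which is possible since both are maximal cliques. By Lemma 14, $\mathcal L(e_1)=\{h_0,k\}$ for some line $k$ (possibly $k=h_0$), and $k\ne h_1$ since $e_1\notin h_1$. Then
$$N(a)\cap N(e_1)=(h_0\cup h_1)\cap(h_0\cup k)=h_0\cup(h_1\cap k).$$
If $h_1\cap k\subseteq h_0$, take $S=\{e_1\}$. Otherwise let $c\in(h_1\cap k)\setminus h_0$. By maximality of $h_0$ there is $e_2\in h_0$ with $e_2\not\sim c$. As $c\in h_1$, we have $e_2\notin h_1$. As $h_1\ne k$, Corollary 15(b) says that all points of $h_1\cap k$ have the same neighborhood $h_1\cup k$ as $c$, so none of them is related to $e_2$. Since $h_0\subseteq N(e_2)$, we get $N(\{a,e_1,e_2\})=h_0$, and $S=\{e_1,e_2\}$ works.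

By symmetry there is $S'\subseteq h_3\setminus h_2$ with $|S'|\le2$ and $N(\{b\}\cup S')=h_3$.

**Step 3: points that will keep $S$ off the row of $a_0$ and $S'$ off the column of $b_0$.** For $e\in S$ choose $r_e\in h_1$ with $r_e\not\sim e$, which exists because $h_1$ is a maximal clique and $e\notin h_1$. If $r_e\in I_z$, then $N(r_e)=N(z)$ by Lemma 11, so we may replace $r_e$ by $z$. Thus $r_e\in A_z\cup\{z\}$. Similarly, for $f\in S'$ choose $s_f\in B_z\cup\{z\}$ with $s_f\not\sim f$.

**Step 4: a walk that ties these points to $a$ and $b$.** By Lemma 10 there is a walk in $C_z^\circ$ starting at $a$ and visiting successively the $r_e\ne z$, then $b$, then the $s_f\ne z$. Distances are at most $4$, and between different color classes they are odd, hence at most $3$. The passage to $b$ leads from $A_z$ to $B_z$. So the walk can be chosen with at most $4+4+3+4+4=19$ steps, that is, at most $20$ vertex occurrences.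

**Step 5: the tree.** Let $T$ have root $z_0$, mapped to $z$, and one child of the root for each vertex occurrence in the walk, mapped to that vertex. Choose one child $a_0$ mapped to $a$ and one child $b_0$ mapped to $b$. Give $a_0$ children mapped to the elements of $S$, and $b_0$ children mapped to the elements of $S'$. Adjacent nodes go to related points, since $\{a\}\cup S\subseteq h_0$ and $\{b\}\cup S'\subseteq h_3$. Also $|T|\le1+20+4=25$.

Take $\pi$ from Lemma 7(b). Consecutive walk vertices are unrelated and lie alternately in $A_z$ and $B_z$. By star and exchange we may assume that all children of the root mapped into $A_z$ are in $row(z_0)$ and all those mapped into $B_z$ are in $col(z_0)$. Let $e\in S$. The row $row(a_0)=row(z_0)$ contains a node mapped to $r_e\not\sim e$, namely a walk node or $z_0$ itself. By turning, the node of $e$ is in $col(a_0)$. Likewise $col(b_0)=col(z_0)$ contains a node mapped to $s_f\not\sim f$ for $f\in S'$, so the node of $f$ is in $row(b_0)$.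

**Step 6: the crossing point.** Apply (3) to $row(b_0)$ and $col(a_0)$ with $X=\{b\}\cup S'$, $Y=\{a\}\cup S$. Since $N(X)=h_3$ and $N(Y)=h_0$, we get $q$ with
$$q\in h_3\cap h_0,\qquad N(q)\subseteq h_3\cup h_0.$$
If $h_0\ne h_3$, then $\mathcal L(q)=\{h_0,h_3\}$ by Corollary 15(b). If $h_0=h_3$, then $N(q)\subseteq h_0$, and $h_0\subseteq N(q)$ because $h_0$ is a clique containing $q$. So $N(q)=h_0$ is a clique, $q$ is simplicial, and $\mathcal L(q)=\{h_0\}$.

**Case II: $h_1=h_2=:h$.** Then $h_0\ne h\ne h_3$. We reduce to sequences with distinct middle lines, for which the lemma is already proved. Pick $e\in h_0\setminus h$, with $\mathcal L(e)=\{h_0,k\}$; then $k\ne h$. The sequence of lines $h,h,h_0,k$ is realized by the points $z,a,e$, and its middle lines $h,h_0$ are distinct. So there is $c$ with $\mathcal L(c)=\{h,k\}$. The sequence $h_0,k,h,h_3$ is realized by $e,c,b$, and its middle lines $k,h$ are distinct. So there is $q$ with $\mathcal L(q)=\{h_0,h_3\}$. $\blacksquare$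

## 9. One family of lines or two

For $P,Q\in\mathcal L$ put $D(P,Q)=\{x\in F:\mathcal L(x)=\{P,Q\}\}$.

**Lemma 18.** There are nonempty $\mathcal P,\mathcal Q\subseteq\mathcal L$, either disjoint with $\mathcal P\cup\mathcal Q=\mathcal L$ or with $\mathcal P=\mathcal Q=\mathcal L$, such that: $D(P,Q)\ne\emptyset$ for all $P\in\mathcal P$, $Q\in\mathcal Q$; $F=\bigcup_{P\in\mathcal P,Q\in\mathcal Q}D(P,Q)$; $P=\bigcup_{Q\in\mathcal Q}D(P,Q)$ for $P\in\mathcal P$; $Q=\bigcup_{P\in\mathcal P}D(P,Q)$ for $Q\in\mathcal Q$; and $N(x)=P\cup Q$ for $x\in D(P,Q)$.

**Proof.** **Step 1: ends of odd walks are adjacent.** By Lemma 17 the ends of any walk of length $3$ in $\mathbf H$ are adjacent. Replacing the first three steps of a longer walk by one step, we see by induction that the ends of any walk of odd length are adjacent.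

**Step 2: the choice of $\mathcal P,\mathcal Q$.** If $\mathbf H$ is bipartite (so it has no loops), let $\mathcal P,\mathcal Q$ be its sides. They are nonempty since $\mathbf H$ has an edge. By Lemma 16 any $P\in\mathcal P$ and $Q\in\mathcal Q$ are joined by a walk, necessarily of odd length, so they are adjacent.

If $\mathbf H$ is not bipartite, it contains an odd closed walk, possibly a loop. By connectedness, any two (possibly equal) vertices are joined by a walk through a vertex of this closed walk. Traversing the closed walk zero times or once, we obtain odd length. So any two (possibly equal) vertices are adjacent. Put $\mathcal P=\mathcal Q=\mathcal L$.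

In both cases $D(P,Q)\ne\emptyset$ for all $P\in\mathcal P$, $Q\in\mathcal Q$.

**Step 3: the remaining statements.** For each $x\in F$ the set $\mathcal L(x)$ is an edge or loop of $\mathbf H$. So $\mathcal L(x)=\{P,Q\}$ with $P\in\mathcal P$, $Q\in\mathcal Q$. If a given member of $\mathcal L(x)$ lies in $\mathcal P$ it can be taken as $P$, and if it lies in $\mathcal Q$ it can be taken as $Q$: in the bipartite case because the two ends of an edge are on different sides, in the other case because $\mathcal P=\mathcal Q=\mathcal L$. Hence the sets $D(P,Q)$ cover $F$. By Lemma 14, $x\in P$ iff $P\in\mathcal L(x)$. So for $P\in\mathcal P$ we have $x\in P$ iff $x\in D(P,Q)$ for some $Q\in\mathcal Q$, and symmetrically for $Q\in\mathcal Q$. Finally $N(x)=\bigcup\mathcal L(x)=P\cup Q$ for $x\in D(P,Q)$. $\blacksquare$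

**Proof of Theorem 4.** $\Lambda\subseteq Log(\omega^2,\overline H)$ is Lemma 6. Conversely let $\varphi\notin\Lambda$. All axioms of $\Lambda$ are of the form required in Sahlqvist's theorem, so $\varphi$ is refuted in a rooted frame $F\models\Lambda$. Lemma 18 provides $\mathcal P,\mathcal Q$ and nonempty $D(P,Q)$ covering $F$. For $x\in D(P,Q)$ we have
$$N(x)=P\cup Q=\bigcup_{Q'\in\mathcal Q}D(P,Q')\cup\bigcup_{P'\in\mathcal P}D(P',Q),$$
which is (1). By Lemma 3, $F$ is a p-morphic image of some $(\kappa^2,\overline H)$ with $\kappa$ infinite. So $\varphi$ is refuted in $(\kappa^2,\overline H)$, and by Lemma 2 in $(\omega^2,\overline H)$. Thus $\Lambda=Log(\omega^2,\overline H)$, and $\Lambda$ has finitely many axioms. $\blacksquare$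

So the problem of Section 2 has a positive answer: $n=2$ is such an $n$.

**Proof of Theorem 5.** (a)$\Leftrightarrow$(b) is Theorem 4.

(b)$\Rightarrow$(c). Let $F$ be rooted with $F\models\Lambda$, and take $\mathcal P,\mathcal Q$ from Lemma 18. Two points are related iff they share a line (Corollary 15(a)), and the lines through a point $x$ are the members of $\mathcal L(x)$ (Lemma 14). So points of $D(P,Q)$ and $D(P',Q')$ are related iff $\{P,Q\}\cap\{P',Q'\}\ne\emptyset$. Moreover, $D(P,Q)$ and $D(P',Q')$ are disjoint unless $\{P,Q\}=\{P',Q'\}$. If $\mathcal P\cap\mathcal Q=\emptyset$, the condition means $P=P'$ or $Q=Q'$, so $F$ is the blow-up of $\mathcal P\boxtimes\mathcal Q$ with blocks $D(P,Q)$. If $\mathcal P=\mathcal Q=\mathcal L$, then $F$ is the blow-up of $Sym^2(\mathcal L)$ with block $D(P,Q)$ at $\{P,Q\}$.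

(c)$\Rightarrow$(d). For a blow-up of $A\boxtimes B$ apply Lemma 3 with $\mathcal P=A$, $\mathcal Q=B$, $D(P,Q)=D_{(P,Q)}$. For a blow-up of $Sym^2(A)$ apply it with $\mathcal P=\mathcal Q=A$, $D(P,Q)=D_{\{P,Q\}}$. The blocks are nonempty and cover $F$. Condition (1) holds: in the first case the points of $A\boxtimes B$ related to $(P,Q)$ are the $(P,Q')$ and the $(P',Q)$, and in the second case the sets in $Sym^2(A)$ meeting $\{P,Q\}$ are the $\{P,Q'\}$ and the $\{P',Q\}$.

(d)$\Rightarrow$(a). By Lemma 2, $(\kappa^2,\overline H)\models Log(\omega^2,\overline H)$, and surjective p-morphisms preserve validity. $\blacksquare$
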